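\title{Witt rings of curves that are not finitely generated}

\begin{abstract}
Let $X$ be a complete regular integral curve over a field $K$ of characteristic different from $2$, with $K$ algebraically closed in the function field of $X$. Scharlau asked whether the Witt ring $W(X)$ is finitely generated as a ring whenever $W(K)$ is. We show that the answer is no: in every characteristic different from $2$ there is an elliptic curve, over a field whose Witt ring has four elements, whose Witt ring is not even Noetherian. There are counterexamples in every genus $g\ge 1$, and for $g\ge 2$ already with $W(K)=\mathbb Z/2$, while the answer is positive in genus $0$, and $W(X)$ is finite for a curve of genus one with a rational point when $W(K)=\mathbb Z/2$. We also prove that $W(X)$ is a finitely generated abelian group as soon as a certain odd-degree extension of $K$, determined by the Galois action on $H^1_{\mathrm{et}}(X_{K_s},\mathbb Z/2)$, has finitely many square classes.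
\end{abstract}

\section{Introduction}\label{sec:intro}

All fields in this paper have characteristic different from $2$. By a \emph{curve over $K$} we mean a complete regular integral curve $X$ over the field $K$ such that $K$ is algebraically closed in the function field $F=K(X)$; the last two conditions rule out disconnected curves and curves with a larger constant field. Then $H^0(X,\mathcal O_X)=K$, since this ring is a finite $K$-algebra contained in $F$. The \emph{genus} of $X$ is $g=\dim_K H^1(X,\mathcal O_X)$.

The Witt ring $W(X)$ is built from the nondegenerate symmetric bilinear spaces over $X$, that is, vector bundles with a symmetric bilinear form that is nondegenerate at every point; the definition is recalled in Section~\ref{sec:background}. Pullback along $X\to\operatorname{Spec}K$ makes $W(X)$ an algebra over the Witt ring $W(K)$ of the field. Scharlau raised the following question, which has been stated in print as open in general.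

\begin{quote}
\emph{Is $W(X)$ finitely generated as a ring, for every field $K$ such that $W(K)$ is finitely generated as a ring and every curve $X$ over $K$?}
\end{quote}

When $W(K)$ is a finitely generated ring, a $W(K)$-algebra is finitely generated over $W(K)$ if and only if it is finitely generated as a ring, so one may equally ask whether $W(X)$ is then a finitely generated $W(K)$-algebra. It is known that the hypothesis on $W(K)$ cannot be left out: there exist $K$ and $X$ such that $W(X)$ is not finitely generated as a $W(K)$-algebra.

The hypothesis on $W(K)$ says that the group of square classes $K^*/K^{*2}$ is finite (Lemma~\ref{lem:fg}). There are good reasons to expect a positive answer. A curve of genus $0$ contributes nothing to the Witt ring beyond $W(K)$. On any curve, a space of rank one is a line bundle of order at most $2$ in $\operatorname{Pic}(X)$ together with a form determined up to $K^*/K^{*2}$, so there are only finitely many of them (Lemma~\ref{lem:rankone}). More generally, $W(X)$ has a filtration whose quotients are controlled by the \'etale cohomology groups $H^n(X,\mathbb Z/2)$, and these are assembled from the Galois cohomology groups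 $H^p(K,H^q(X_{K_s},\mathbb Z/2))$, where $K_s$ is a separable closure of $K$ and the coefficient modules are finite. If the Galois action on the coefficients is trivial, all these groups are finite. But when the action factors through a group of odd order, the cohomology sees the square classes of an odd-degree extension of $K$, and these can be infinitely many although $K^*/K^{*2}$ is finite. This is what makes the answer negative.

A field $E$ is \emph{quadratically closed} if $E^*=E^{*2}$. The \emph{quadratic closure} of a field is the union of all its finite Galois extensions of $2$-power degree inside a fixed separable closure.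

\begin{theorem}\label{thm:elliptic}
Let $k$ be an algebraically closed field of characteristic $\ne2$, let $\kappa$ be the quadratic closure of $k(z)$, let $K=\kappa((t))$, and let $X$ be the smooth plane cubic over $K$ with affine equation
\[
t\,y^2=x^3-x-z .
\]
Then $W(K)$ has $4$ elements, but $W(X)$ is not Noetherian. Hence $W(X)$ is not finitely generated as a ring, nor as a $W(K)$-algebra.
\end{theorem}

The second theorem describes how the answer depends on the genus and how small $W(K)$ can be in a counterexample.

\begin{theorem}\label{thm:genus}
\begin{enumerate}
\item[(a)] If $X$ is a curve of genus $0$ over any field $K$, then $W(K)\to W(X)$ is surjective; so the question has a positive answer in genus $0$.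
\item[(b)] For every $g\ge1$ and every characteristic $\ne2$ the question has a negative answer for some smooth curve of genus $g$. For $g=1$ this occurs with $|W(K)|=4$. For every $g\ge2$ it already occurs with $W(K)=\mathbb Z/2$, the smallest possible Witt ring.
\item[(c)] The value $4$ in \textup{(b)} is optimal for curves of genus one with a rational point: if $W(K)=\mathbb Z/2$, $g=1$ and $X(K)\neq\emptyset$, then $W(X)$ is finite.
\end{enumerate}
\end{theorem}

Every Witt ring of a field surjects onto $\mathbb Z/2$ by the rank modulo $2$, so a finite one has even order, and order less than $4$ means $W(K)=\mathbb Z/2$. This is the sense in which (c) is an optimality statement. The third theorem says that odd-degree extensions are the only obstruction.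

\begin{theorem}\label{thm:criterion}
Let $X$ be a curve over $K$, let $\Gamma$ be the (finite) image of $\operatorname{Gal}(K_s/K)$ in $\operatorname{Aut}H^1_{\mathrm{et}}(X_{K_s},\mathbb Z/2)$, and let $L/K$ be the odd-degree separable extension fixed by a $2$-Sylow subgroup of $\Gamma$. If $L^*/L^{*2}$ is finite, then $W(X)$ is a finitely generated abelian group. In particular the question has a positive answer if $\Gamma$ is a $2$-group, or if every odd-degree separable extension of $K$ has finitely many square classes.
\end{theorem}

The counterexamples start from the fact that the quadratically closed field $\kappa$ has a cubic extension $\lambda=\kappa[x]/(x^3-x-z)$ with infinitely many square classes (Section~\ref{sec:field}). If larger constant fields were allowed, this would end the discussion: $\mathbb P^1_\lambda$, viewed over $\kappa$, has Witt ring containing the infinite ring $W(\lambda)$, because restriction to a $\lambda$-point splits the map $W(\lambda)\to W(\mathbb P^1_\lambda)$, while $W(\kappa)=\mathbb Z/2$. The task is to make the square classes of $\lambda$ visible in $W(X)$ without enlarging the constant field. We do this with the three points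 of order $2$ on an elliptic curve, which are conjugate over $\lambda$; Example~\ref{ex:split} shows the mechanism when the three points are rational.

Section~\ref{sec:background} recalls the tools. Section~\ref{sec:lowgenus} proves parts (a) and (c) of Theorem~\ref{thm:genus}, Sections~\ref{sec:twist}--\ref{sec:elliptic} prove Theorem~\ref{thm:elliptic}, Section~\ref{sec:highgenus} treats genus $g\ge2$, and Section~\ref{sec:criterion} proves Theorem~\ref{thm:criterion}.

\section{Witt rings, residues and transfers}\label{sec:background}

\subsection{Bilinear spaces}
Let $Y$ be a scheme on which $2$ is invertible. A \emph{bilinear space} on $Y$ is a locally free $\mathcal O_Y$-module $\mathcal E$ of finite rank with a symmetric bilinear map $b\colon\mathcal E\times\mathcal E\to\mathcal O_Y$ whose adjoint $\mathcal E\to\mathcal E^\vee$ is an isomorphism. A \emph{subbundle} is a submodule $\mathcal S\subset\mathcal E$ with $\mathcal E/\mathcal S$ locally free; then $\mathcal S^\perp=\ker(\mathcal E\to\mathcal S^\vee)$ is a subbundle of complementary rank. The space is \emph{metabolic} if it has a subbundle with $\mathcal S=\mathcal S^\perp$; this holds as soon as $b$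 vanishes on a subbundle of half the rank. The Witt ring $W(Y)$ is the Grothendieck ring of isometry classes of bilinear spaces, under $\perp$ and $\otimes$, modulo the classes of metabolic spaces. The diagonal of $(\mathcal E,b)\perp(\mathcal E,-b)$ shows that $[\mathcal E,-b]=-[\mathcal E,b]$, so every element of $W(Y)$ is the class of a space. For a global unit $a$ we write $\langle a\rangle$ for $\mathcal O_Y$ with the form $(u,v)\mapsto auv$, and $\langle a_1,\dots,a_n\rangle=\langle a_1\rangle\perp\dots\perp\langle a_n\rangle$. Over a local ring in which $2$ is invertible every space has such a diagonal form with unit entries.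

Let $E$ be a field. By Witt's theorems each class in $W(E)$ contains an anisotropic form, unique up to isometry. In particular $\langle a\rangle=\langle a'\rangle$ in $W(E)$ if and only if $a/a'\in E^{*2}$, and $W(E)=\mathbb Z/2$ if and only if $E$ is quadratically closed. The \emph{fundamental ideal} $I(E)$ is the kernel of the rank modulo $2$, and the discriminant gives $I(E)/I^2(E)\cong E^*/E^{*2}$.

Spaces of rank one arise from functions with even divisor.

\begin{lemma}\label{lem:even}
Let $Y$ be a regular integral Noetherian scheme of dimension one with function field $E$, and let $\gamma\in E^*$ have divisor $2D$. Then $\mathcal O_Y(D)$ with the form $b(u,v)=\gamma uv$ is a bilinear space with generic fiber $\langle \gamma\rangle$.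
\end{lemma}

\begin{proof}
A local generator $e$ of $\mathcal O_Y(D)$ has divisor $-D$ locally, so $b(e,e)=\gamma e^2$ has divisor $0$ and is a unit.
\end{proof}

\subsection{Residues}
Let $A$ be a henselian discrete valuation ring with fraction field $C$, uniformizer $\pi$ and residue field $\ell$ of characteristic $\ne 2$. By Hensel's lemma a unit $u$ of $A$ is a square if and only if its residue $\bar u$ is a square; in particular every \emph{$1$-unit} (a unit with residue $1$) is a square. The rule $\langle\bar u\rangle\mapsto\langle u\rangle$ defines a ring homomorphism $W(\ell)\to W(C)$, which is base change when $A=\ell[[s]]$.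

\begin{itemize}
\item[(S)] (Springer) The map $W(\ell)\oplus W(\ell)\to W(C)$, $(a,b)\mapsto a+\langle\pi\rangle b$, is bijective. In particular $W(\ell)\to W(\ell((s)))$ is injective.
\end{itemize}

The projection $\partial_\pi\colon W(C)\to W(\ell)$ to the second component is the \emph{second residue}: it kills $\langle u\rangle$ and sends $\langle\pi u\rangle$ to $\langle\bar u\rangle$ for every unit $u$. For a closed point $P$ of a curve $X$, with residue field $K(P)$ and a chosen uniformizer, we obtain $\partial_P\colon W(F)\to W(K(P))$ by passing to the completion of $F$ at $P$. Changing the uniformizer multiplies $\partial_P$ by a one-dimensional form and does not change its kernel. A form that extends to a bilinear space near $P$ has a diagonalization with unit entries, so it has residue $0$ at $P$. The converse holds globally.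

\begin{itemize}
\item[(K)] (Knebusch \cite{Knebusch}) For $X$ regular and integral of dimension one with $2$ invertible, the sequence $0\to W(X)\to W(F)\to\bigoplus_P W(K(P))$ is exact.
\end{itemize}

\subsection{Transfers}
If $B$ is a finite \'etale algebra over a ring $A$, the pairing $(\xi,\eta)\mapsto\operatorname{Tr}_{B/A}(\xi\eta)$ is perfect, so $\phi\mapsto\operatorname{Tr}\circ\phi$ is an isomorphism $\operatorname{Hom}_B(M,B)\to\operatorname{Hom}_A(M,A)$ for every projective $B$-module $M$ of finite rank. This gives:

\begin{itemize}
\item[(T)] If $\rho\colon Y'\to Y$ is finite \'etale and $(\mathcal E,b)$ is a bilinear space on $Y'$, then $(\rho_*\mathcal E,\operatorname{Tr}\circ b)$ is a bilinear space on $Y$, called the \emph{trace} of $(\mathcal E,b)$.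
\end{itemize}

For a finite separable extension $E'/E$ we write $\operatorname{Tr}_{E'/E}\phi$ for the trace of a form $\phi$. It has dimension $[E':E]\dim\phi$, it is additive in $\phi$, and $\operatorname{Tr}_{E'/E}(\langle a\rangle\otimes\phi)=\langle a\rangle\otimes\operatorname{Tr}_{E'/E}\phi$ for $a\in E^*$. Traces commute with base change. Thus the generic fiber of a trace is the trace of the generic fiber, and if $C/E$ is a field extension with $E'\otimes_EC=\prod_iC_i$, then $(\operatorname{Tr}_{E'/E}\phi)_C$ is the orthogonal sum of the forms $\operatorname{Tr}_{C_i/C}(\phi_{C_i})$.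

\subsection{Finite generation}
Finite generation of a Witt ring is a property of its additive group.

\begin{lemma}\label{lem:fg}
Let $X$ be a curve over $K$. The ring $W(X)$ is finitely generated if and only if it is a finitely generated abelian group. The same holds for $W(K)$, and $W(K)$ is finitely generated if and only if $K^*/K^{*2}$ is finite.
\end{lemma}

\begin{proof}
For a field $E$ the ring $W(E)$ is generated by the elements $\langle a\rangle$, which satisfy $\langle a\rangle^2=1$, so it is integral over $\mathbb Z$. By (K) the same holds for $W(X)\subset W(F)$. A ring generated by finitely many elements integral over $\mathbb Z$ is a finitely generated abelian group. If the group $W(K)$ is finitely generated, then so is its subquotient $I(K)/I^2(K)\cong K^*/K^{*2}$, which is killed by $2$ and hence finite. Conversely $W(K)$ is spanned by the $\langle a\rangle$, one for each square class.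
\end{proof}

When $-1$ is a square, infinitely many elements already destroy the Noetherian property.

\begin{lemma}\label{lem:noeth}
Let $F$ be a field with $-1\in F^{*2}$ and let $R$ be an infinite subring of $W(F)$. Then $R$ is not Noetherian; in particular it is not finitely generated as a ring.
\end{lemma}

\begin{proof}
In $W(F)$ we have $2=\langle1,1\rangle=\langle1,-1\rangle=0$. Hence for $r=\sum_{i=1}^n\langle a_i\rangle$ the mixed terms in $r^2$ cancel and $r^2=\sum_i\langle a_i^2\rangle=n\cdot1$. Let $J=R\cap I(F)$. Then $R/J=\mathbb F_2$ and $r^2=0$ for all $r\in J$. If $R$ were Noetherian, $J$ would be generated by finitely many elements $r_1,\dots,r_m$ of square zero, so $J^{m+1}=0$, and each $J^i/J^{i+1}$ would be a finite-dimensional $\mathbb F_2$-vector space. Then $R$ would be finite. The last assertion is Hilbert's basis theorem.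
\end{proof}

\section{Lowering the rank in genus zero and one}\label{sec:lowgenus}

Over a field one diagonalizes a form by splitting off a vector. On a curve a section $s$ with $b(s,s)\neq0$ need not span an orthogonal summand, because it may have poles. In the Witt ring it is nevertheless enough to find a rational section whose length $b(s,s)$ is a constant.

\begin{lemma}\label{lem:reduce}
Let $(\mathcal E,b)$ be a bilinear space of rank $n$ on a curve $X$ over $K$, and let $s\neq0$ be an element of the generic fiber $\mathcal E_F$ with $b(s,s)=a\in K$. If $a=0$, then $[\mathcal E]=[\mathcal E']$ with $\mathcal E'$ of rank $n-2$. If $a\ne0$, then $[\mathcal E]=\langle a\rangle+[\mathcal E']$ with $\mathcal E'$ of rank $n-1$.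
\end{lemma}

\begin{proof}
Let $a=0$ and $\mathcal S=\mathcal E\cap Fs$. The quotient $\mathcal E/\mathcal S$ is torsion free, hence locally free because $X$ is regular of dimension one; so $\mathcal S$ is a subbundle of rank one, and $b$ vanishes on it, that is, $\mathcal S\subset\mathcal S^\perp$. The form $b$ identifies $\mathcal E/\mathcal S$ with $(\mathcal S^\perp)^\vee$, and $\mathcal S^\perp/\mathcal S$ with the functionals vanishing on $\mathcal S$. Hence $b$ induces a bilinear space $(\mathcal E',b')$ on $\mathcal E'=\mathcal S^\perp/\mathcal S$, of rank $n-2$. The image of $\mathcal S^\perp$ in $(\mathcal E,b)\perp(\mathcal E',-b')$ under $v\mapsto(v,\bar v)$ is a subbundle of rank $n-1$, half of $2n-2$, on which the form vanishes. So this sum is metabolic and $[\mathcal E]=[\mathcal E']$.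

If $a\neq0$, then $\langle -a\rangle$ is a bilinear space on $X$ because $a$ is a constant, and $(s,1)$ is an isotropic vector in the generic fiber of $\mathcal E\perp\langle-a\rangle$, which has rank $n+1$. The first case gives $[\mathcal E]-\langle a\rangle=[\mathcal E']$ with $\mathcal E'$ of rank $n-1$.
\end{proof}

Such sections come from the Riemann--Roch theorem: for a vector bundle $\mathcal E$ of rank $n$ on $X$,
\[
\dim_KH^0(X,\mathcal E)\ \ge\ \chi(\mathcal E)=\deg\mathcal E+n(1-g),
\]
where $\deg\mathcal E^\vee=-\deg\mathcal E$ and $\deg\mathcal E(P)=\deg\mathcal E+n[K(P):K]$. A bilinear space has $\mathcal E\cong\mathcal E^\vee$, hence degree $0$.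

\begin{proof}[Proof of Theorem~\ref{thm:genus}(a)]
Let $g=0$ and let $(\mathcal E,b)$ have rank $n\ge1$. Then $\dim H^0(X,\mathcal E)\ge n\geq1$, and a nonzero global section $s$ has $b(s,s)\in H^0(X,\mathcal O_X)=K$. By Lemma~\ref{lem:reduce} and induction on $n$, the class $[\mathcal E]$ is a sum of classes $\langle a\rangle$ with $a\in K^*$. A quotient of a finitely generated ring is finitely generated.
\end{proof}

In genus one the induction will stop at rank one, so we need to count the spaces of rank one.

\begin{lemma}\label{lem:rankone}
Let $X$ be a curve over $K$. The group $\operatorname{Pic}(X)[2]$ is finite. The line bundle underlying a bilinear space of rank one lies in $\operatorname{Pic}(X)[2]$, and the isometry classes of spaces on a given such bundle are permuted simply transitively by $K^*/K^{*2}$.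
\end{lemma}

\begin{proof}
A nondegenerate form on a line bundle $\mathcal L$ is an isomorphism $\mathcal L\cong\mathcal L^\vee$. Two of them differ by an element of $H^0(X,\mathcal O_X)^*=K^*$, and the automorphisms of $\mathcal L$, which are the scalars in $K^*$, change the form by squares. For the finiteness, let $\bar K$ be an algebraic closure of $K$. By flat base change $H^0(X_{\bar K},\mathcal O)=\bar K$. If $\mathcal L$ becomes trivial on $X_{\bar K}$, then $H^0(X,\mathcal L)$ is one-dimensional and its generator vanishes nowhere on $X_{\bar K}$, so $\mathcal L$ is trivial; thus $\operatorname{Pic}(X)\subset\operatorname{Pic}(X_{\bar K})$. By the Kummer sequence $1\to\mu_2\to\mathbb G_m\to\mathbb G_m\to1$, the group $\operatorname{Pic}(X_{\bar K})[2]$ is a quotient of $H^1_{\mathrm{et}}(X_{\bar K},\mu_2)$, which is finite because $X_{\bar K}$ is proper over an algebraically closed field.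
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:genus}(c)]
Here $K$ is quadratically closed, $g=1$, and $O\in X(K)$. For $g=1$ Riemann--Roch promises no global sections, so we allow a simple pole at $O$; the price is that $b(s,s)$ may have a double pole, and the hypothesis on $K$ removes it.

First, $H^0(X,\mathcal O_X(O))=K$: a nonconstant function $\gamma$ with pole divisor $O$ would give $[F:K(\gamma)]=1$, hence $X\cong\mathbb P^1_K$ and $g=0$. Now let $(\mathcal E,b)$ have rank $n\ge2$ and put $V=H^0(X,\mathcal E(O))\subset\mathcal E_F$, so that $\dim V\ge n\ge2$. For $s,s'\in V$ we have $b(s,s')\in H^0(X,\mathcal O_X(2O))$. Let $\pi$ be a uniformizer at $O$ and let $\beta(s,s')\in K$ be the value of $\pi^2b(s,s')$ at the rational point $O$. This is a symmetric bilinear form on a vector space of dimension at least $2$ over a quadratically closed field, so there is $s\ne0$ with $\beta(s,s)=0$. Then $b(s,s)\in H^0(X,\mathcal O_X(O))=K$.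

By Lemma~\ref{lem:reduce} and induction, every class in $W(X)$ is a sum of classes $\langle a\rangle$, $a\in K^*$, and a class $\varrho$ that is zero or of rank one. Since $K^*=K^{*2}$, we have $\langle a\rangle=1$ and $2=0$ in $W(X)$, and by Lemma~\ref{lem:rankone} there are only $|\operatorname{Pic}(X)[2]|$ spaces of rank one. Hence $|W(X)|\le2(1+|\operatorname{Pic}(X)[2]|)$ is finite.
\end{proof}

\section{The cubic $ty^2=h(x)$}\label{sec:twist}

In this section $\ell$ is any field, $h\in\ell[x]$ is a monic separable cubic, $K=\ell((t))$, and $X$ is the plane projective cubic over $K$ with affine equation $ty^2=h(x)$ and function field $F\supset\ell(x)$. This curve has two properties that pull in opposite directions. It is branched over the roots of $h$, so that forms over $\ell(x)$ lose their residues there; and yet, because of the factor $t$, no form over $\ell(x)$ dies in $W(F)$.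

\begin{lemma}\label{lem:cubic}
The curve $X$ is smooth and geometrically integral of genus one, with a single point $O$ at infinity, which is rational. If $\theta\in\ell$ is a root of $h$ and $\alpha\in\ell^*$, then $\langle\alpha(x-\theta)\rangle$ is the generic fiber of a bilinear space of rank one on $X$.
\end{lemma}

\begin{proof}
At a singular affine point we would have $2ty=0$ and $h'(x)=0$, hence $h(x)=h'(x)=0$, contradicting separability. In homogeneous coordinates with $x=\xi/\zeta$, $y=\eta/\zeta$, the equation is $t\eta^2\zeta=\zeta^3h(\xi/\zeta)$. The only point with $\zeta=0$ is $O=[0:1:0]$, and for $\eta=1$ the equation reads $t\zeta=(\text{cubic form in }\xi,\zeta)$, so the derivative with respect to $\zeta$ at $O$ is $t\neq0$. A smooth plane cubic is geometrically integral of genus one.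

Write $h=(x-\theta)h_1$ with $h_1(\theta)\ne0$. The only zero of $x-\theta$ is $T=(\theta,0)$. The maximal ideal at $T$ is generated by $y$ and $x-\theta=ty^2/h_1(x)$, so $y$ is a uniformizer and $x-\theta$ has order $2$. The only pole of $x-\theta$ is the rational point $O$, and principal divisors have degree $0$, so $\operatorname{div}(\alpha(x-\theta))=2(T-O)$. Apply Lemma~\ref{lem:even}.
\end{proof}

For the second property we embed $F$ in a Laurent series field over $\ell(x)$. The following observation will be used twice.

\begin{lemma}\label{lem:transc}
Let $\Omega$ be a valued field, $K\subset\Omega$ a subfield, and $x$ an element of the valuation ring of $\Omega$ whose residue is transcendental over the residue field of $K$. Then $x$ is transcendental over $K$.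
\end{lemma}

\begin{proof}
Divide a nontrivial relation $\sum_ja_jx^j=0$, $a_j\in K$, by a coefficient of smallest value. All coefficients then lie in the valuation ring and one of them is $1$, so reduction gives a nontrivial relation for the residue of $x$.
\end{proof}

\begin{lemma}\label{lem:inject}
The map $W(\ell(x))\to W(F)$ is injective.
\end{lemma}

\begin{proof}
Let $\Omega=\ell(x)((s))$. Since $h(x)s^2$ has positive order in $s$, the substitution $t\mapsto h(x)s^2$ defines an embedding $K=\ell((t))\to\Omega$ over $\ell$. The residue field of the image of $K$ is $\ell$, so by Lemma~\ref{lem:transc} the embedding extends to $K(x)\to\Omega$, $x\mapsto x$. Now $F=K(x)[y]/(y^2-h/t)$ is a field and $h/t\mapsto s^{-2}$, so $y\mapsto s^{-1}$ extends it to an embedding $F\to\Omega$ that is the identity on $\ell(x)$. The composite $W(\ell(x))\to W(F)\to W(\Omega)$ is injective by (S).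
\end{proof}

Geometrically, with $w=ty$ the equation becomes $w^2=t\,h(x)$, which reduces modulo $t$ to the double line $w^2=0$; the field $\ell(x)$ is the function field of this line, and $s=1/y=w/h(x)$ is a local equation for it. Without the factor $t$ the lemma fails: in the function field of $y^2=h(x)$ the nonzero class $\langle1,-h\rangle\in W(\ell(x))$ becomes $0$.

\begin{example}\label{ex:split}
Let $h=x^3-x=x(x-1)(x+1)$. For $\alpha=(\alpha_0,\alpha_1,\alpha_2)\in(\ell^*)^3$ consider the form
\[
\phi_\alpha=\langle\alpha_0x,\ \alpha_1(x-1),\ \alpha_2(x+1)\rangle
\]
over $\ell(x)$. At $x=0$ the last two entries are units, so the second residue with respect to $x$ is $\langle\alpha_0\rangle$; in the same way the residues at $x=1$ and $x=-1$, with respect to $x-1$ and $x+1$, are $\langle\alpha_1\rangle$ and $\langle\alpha_2\rangle$. Thus the class of $\phi_\alpha$ in $W(\ell(x))$ determines the three square classes $\alpha_i\ell^{*2}$. By Lemma~\ref{lem:cubic} the form $(\phi_\alpha)_F$ is the generic fiber of a space of rank $3$ on $X\colon ty^2=x^3-x$, and by Lemma~\ref{lem:inject} its class in $W(F)$ still determines the class of $\phi_\alpha$. We obtain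 an injective map of sets $(\ell^*/\ell^{*2})^3\to W(X)$.

This is no counterexample, since the source is infinite only if $\ell^*/\ell^{*2}$, and with it $K^*/K^{*2}$, is infinite. But the three factors belong to the three roots of $h$ and not to the base field. Indeed, let $B=\ell\times\ell\times\ell$ be the algebra of functions on the zero set of $h$ and let $\theta=(0,1,-1)\in B$. Then $(\ell^*/\ell^{*2})^3=B^*/B^{*2}$, and $\phi_\alpha$ is the trace from $B\otimes_\ell\ell(x)$ to $\ell(x)$ of the rank-one form $\langle\alpha(x-\theta)\rangle$. This description makes sense when $h$ is irreducible and $B$ is a cubic field extension of $\ell$, and then $B^*/B^{*2}$ is no longer controlled by $\ell^*/\ell^{*2}$.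
\end{example}

\section{A quadratically closed field with a large cubic extension}\label{sec:field}

From now until the end of Section~\ref{sec:highgenus}, $k$ is an algebraically closed field, $\kappa_0=k(z)$, $\kappa$ is the quadratic closure of $\kappa_0$, and
\[
h(x)=x^3-x-z,\qquad h(\theta)=0,\qquad\lambda=\kappa(\theta).
\]
Passing from $\kappa_0$ to $\kappa$ makes every function of $z$ a square. A function of $z$ has the same order at the three points of the $\theta$-line above a general point of the $z$-line. A function of $\theta$ with a simple zero at only one of the three therefore has no reason to become a square in $\lambda$, and it does not.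

\begin{lemma}\label{lem:field}
\begin{enumerate}
\item[(i)] The field $\kappa$ is quadratically closed; $h$ is irreducible and separable over $\kappa$ and splits over $\lambda$.
\item[(ii)] The group $\lambda^*/\lambda^{*2}$ is infinite.
\end{enumerate}
\end{lemma}

\begin{proof}
(i) A compositum of two finite Galois extensions of $2$-power degree is again one, so $\kappa$ is a field, Galois over $\kappa_0$. Let $a\in\kappa^*$ lie in $N$, with $N/\kappa_0$ finite Galois of $2$-power degree. The field obtained from $N$ by adjoining the roots of $\prod_{\sigma}(T^2-\sigma a)\in\kappa_0[T]$, where $\sigma$ runs over $\operatorname{Gal}(N/\kappa_0)$, is Galois over $\kappa_0$ of $2$-power degree. So $\sqrt a\in\kappa$.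

The polynomial $h$ is linear in $z$ with leading coefficient $-1$, hence irreducible in $k[x,z]$ and, by Gauss's lemma, over $k(z)$. Its discriminant $4-27z^2$ is nonzero in every characteristic $\ne2$. For $N$ as above, $[N(\theta):\kappa_0]$ is divisible by $3$ and $[N:\kappa_0]$ is not, so $[N(\theta):N]=3$. A factorization of $h$ over $\kappa$ would be defined over some $N$, so $h$ is irreducible over $\kappa$. Its discriminant is a square in $\kappa$, so its Galois group over $\kappa$ is $A_3$ and $h$ splits over $\lambda$.

(ii) Put $\lambda_0=\kappa_0(\theta)=k(\theta)$, a rational function field since $z=\theta^3-\theta$. Then $\lambda=\kappa\lambda_0$, and $\kappa\cap\lambda_0=\kappa_0$ because $[\lambda_0:\kappa_0]=3$ and $\theta\notin\kappa$. So $\lambda/\lambda_0$ is Galois and restriction is an isomorphism $\operatorname{Gal}(\lambda/\lambda_0)\cong\operatorname{Gal}(\kappa/\kappa_0)$. Matching open subgroups of index $2$, we see that every quadratic extension of $\lambda_0$ inside $\lambda$ is $\lambda_0(\sqrt d)$ with $d\in\kappa_0^*$. Hence an element of $\lambda_0^*$ that is a square in $\lambda$ lies in $\kappa_0^*\lambda_0^{*2}$, and it suffices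 to show that $\lambda_0^*/\kappa_0^*\lambda_0^{*2}$ is infinite.

For each of the infinitely many $a\in k$ with $4-27a^2\ne0$ choose two distinct roots $b_a\neq b'_a$ of $x^3-x-a$ in $k$, and define
\[
\chi_a\colon\lambda_0^*\to\mathbb Z/2,\qquad\chi_a(\gamma)=v_{b_a}(\gamma)+v_{b'_a}(\gamma)\bmod2,
\]
where $v_b$ is the order at $\theta=b$. The character $\chi_a$ kills squares. It also kills every $d\in\kappa_0^*$: the function $z-a=\theta^3-\theta-a$ has simple zeros at $b_a$ and $b_a'$, so both summands equal the order of $d$ at $z=a$. Finally $\chi_a(\theta-b_{a'})=\delta_{aa'}$, because $b_{a'}$ is not a root of $x^3-x-a$ for $a'\neq a$. So the elements $\theta-b_a$ are linearly independent over $\mathbb F_2$ in $\lambda_0^*/\kappa_0^*\lambda_0^{*2}$.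
\end{proof}

\section{The elliptic curve}\label{sec:elliptic}

Following Example~\ref{ex:split}, we define for $\alpha\in\lambda^*$ the three-dimensional form
\[
p_\alpha=\operatorname{Tr}_{\lambda(x)/\kappa(x)}\langle\alpha(x-\theta)\rangle
\]
over $\kappa(x)$. The three residues of the example merge into one residue at the closed point $h=0$ of the $x$-line, whose residue field is $\lambda$.

\begin{lemma}\label{lem:distinct}
If $p_\alpha=p_\beta$ in $W(\kappa(x))$, then $\alpha/\beta\in\lambda^{*2}$. Hence the $p_\alpha$ represent infinitely many elements of $W(\kappa(x))$.
\end{lemma}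

\begin{proof}
Let $A$ be the completion of $\kappa[x]$ at the prime $(h)$, let $C$ be its fraction field, and identify the residue field $\kappa[x]/(h)$ with $\lambda$ by $x\mapsto\theta$. Let $\theta_0=\theta,\theta_1,\theta_2\in\lambda$ be the roots of $h$. Then $\lambda\otimes_\kappa A$ is the completion of $\lambda[x]$ at $(h)$, namely $\prod_i\lambda[[x-\theta_i]]$. Each map $A\to\lambda[[x-\theta_i]]$ is an isomorphism: it is a local homomorphism of complete discrete valuation rings, it sends the uniformizer $h$ to a uniformizer because $\theta_i$ is a simple root, and the map of residue fields $\kappa[x]/(h)\to\lambda$, $x\mapsto\theta_i$, is bijective. By base change, $(p_\alpha)_C$ is the orthogonal sum of the three one-dimensional forms $\langle\alpha(x-\theta)\rangle$ over $\lambda((x-\theta_i))\cong C$. For $i=1,2$ the entry is a unit and contributes nothing to $\partial_h$. For $i=0$ write $h=(x-\theta)h_1$; the entry is $h\cdot\alpha/h_1$, where $\alpha/h_1$ is a unit with residue $\alpha/h'(\theta)$. Therefore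
\[
\partial_h(p_\alpha)=\langle\alpha/h'(\theta)\rangle\in W(\lambda),
\]
and this class determines $\alpha$ modulo $\lambda^{*2}$. The last assertion follows from Lemma~\ref{lem:field}(ii).
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:elliptic}]
Since $W(\kappa)=\mathbb Z/2$, fact (S) gives $W(K)=W(\kappa)\oplus\langle t\rangle W(\kappa)=\{0,\langle1\rangle,\langle t\rangle,\langle1,t\rangle\}$. By Lemma~\ref{lem:cubic} with $\ell=\kappa$, the cubic $X$ is smooth, projective and geometrically integral, so it is a curve over $K$ in our sense.

Let $K'=\lambda\otimes_\kappa K=\lambda((t))$, let $X'=X_{K'}$, and let $F'=\lambda\otimes_\kappa F$ be its function field. The map $X'\to X$ is finite \'etale of degree $3$. By Lemma~\ref{lem:cubic} with $\ell=\lambda$, for each $\alpha\in\lambda^*$ there is a space of rank one on $X'$ with generic fiber $\langle\alpha(x-\theta)\rangle$. By (T) its trace is a bilinear space of rank $3$ on $X$ with generic fiber $\operatorname{Tr}_{F'/F}\langle\alpha(x-\theta)\rangle$. Since $F'=\lambda(x)\otimes_{\kappa(x)}F$, this form is $(p_\alpha)_F$.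

Thus the image $R$ of $W(X)\to W(F)$ contains all $(p_\alpha)_F$. By Lemmas~\ref{lem:inject} and~\ref{lem:distinct} these are infinitely many elements. As $-1$ is a square in $k$, Lemma~\ref{lem:noeth} shows that $R$ is not Noetherian, so neither is $W(X)$, and $W(X)$ is not a finitely generated ring. Since $W(K)$ is finite, $W(X)$ is not a finitely generated $W(K)$-algebra either.
\end{proof}

\begin{remark}\label{rem:untwisted}
The factor $t$ is essential. On the elliptic curve $E\colon y^2=h(x)$ over $\kappa$ the same trace construction gives spaces with generic fibers $(p_\alpha)_{\kappa(E)}$, but by Theorem~\ref{thm:genus}(c) these fall into finitely many Witt classes. The passage from $\kappa$ to $\kappa((t))$ supplies one nonsquare to twist by, at the cost of raising the order of the Witt ring from $2$ to $4$.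
\end{remark}

\section{Curves of genus at least two}\label{sec:highgenus}

The case $g=1$ of Theorem~\ref{thm:genus}(b) is Theorem~\ref{thm:elliptic}. Let $g\ge2$. We now want a quadratically closed base field, so no twist is available and the embedding of $F$ into a Laurent series field over $\kappa(x)$ must come from another degeneration. The curve $y^2=h(x)^2-t$ of genus $2$ reduces modulo $t$ to the two rational curves $y=\pm h(x)$, which meet in three points conjugate over $\kappa$; the function field of either component is $\kappa(x)$. Two new points need attention. The curve is branched not over $x=\theta$ but over nearby values, so $\theta$ has to be moved; and it is unbranched at infinity, so $x-\theta$ has simple poles there.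

\subsection{The field and the curve}
Put $K=\bigcup_n\kappa((t^{1/2^n}))$ and $\tau=t^{1/2}$. An element of $K^*$ is a product $c\cdot t^{m/2^n}\cdot u$ with $c\in\kappa^*$, $m\in\mathbb Z$ and $u$ a $1$-unit of $\kappa[[t^{1/2^n}]]$. Each factor is a square in $K$, so $K$ is quadratically closed and $W(K)=\mathbb Z/2$. Let $K_\lambda=\lambda\otimes_\kappa K=\bigcup_n\lambda((t^{1/2^n}))$, a separable extension of $K$ of degree $3$.

Choose distinct $c_1,\dots,c_{g-2}\in k$, put $c(x)=\prod_j(x-c_j)$, so that $c=1$ for $g=2$, and let
\[
f(x)=(h^2-t)(c^2-t)=(h-\tau)(h+\tau)(c-\tau)(c+\tau),\qquad\deg f=6+2(g-2)=2g+2 .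
\]
The polynomial $f$ is separable. Indeed, by Hensel's lemma $h\mp\tau$ has three roots $\theta_i^\pm\in\lambda[[\tau]]$ congruent modulo $\tau$ to the roots $\theta_i$ of $h$, and for $g>2$ the polynomial $c\mp\tau$ has $g-2$ roots $c_j^\pm\in\kappa[[\tau]]$ congruent to the $c_j$. The residues $\theta_0,\theta_1,\theta_2,c_1,\dots,c_{g-2}$ are distinct because $h(c_j)=c_j^3-c_j-z\ne0$. Two roots with the same residue differ because $h(\theta_i^+)=\tau\ne-\tau=h(\theta_i^-)$ and $c(c_j^+)=\tau\neq-\tau=c(c_j^-)$. For $g=2$ the factor $c^2-t=1-t$ is a nonzero constant.

Let $X$ be the smooth projective curve over $K$ with function field $F=K(x)[y]/(y^2-f)$. As $f$ is separable of degree $2g+2$, it is geometrically integral of genus $g$, and the affine curve $U\colon y^2=f(x)$ is smooth. In the coordinates $\pi=1/x$, $w=y\pi^{g+1}$ the equation is $w^2=\pi^{2g+2}f(1/\pi)$, and the right side at $\pi=0$ is the leading coefficient of $f$, a nonzero square in $K$. So $X\setminus U$ consists of two $K$-rational points $\infty_\pm$. At each of them $w\neq0$, so $\pi$ is a uniformizer and the completion of $F$ is $K((\pi))$.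

\subsection{Elements of $W(X)$}
Let $\vartheta=\theta_0^+\in\lambda[[\tau]]$, so $\vartheta\equiv\theta\bmod\tau$ and $f(\vartheta)=0$. Let $F_\lambda=\lambda\otimes_\kappa F$, and for $\alpha\in\lambda^*$ put
\[
r_\alpha=\operatorname{Tr}_{F_\lambda/F}\langle\alpha(x-\vartheta)\rangle,\qquad q_\alpha=r_\alpha+r_1\in W(F).
\]
We claim that $q_\alpha\in W(X)$. On $U_{K_\lambda}$ the function $x-\vartheta$ has no pole and its only zero is $T=(\vartheta,0)$. Since $\vartheta$ is a simple root of $f$, we have $x-\vartheta=y^2/f_1(x)$ with $f_1(\vartheta)\ne0$, so $y$ is a uniformizer at $T$ and the divisor of $\alpha(x-\vartheta)$ on $U_{K_\lambda}$ is $2T$. By Lemma~\ref{lem:even} and (T), $r_\alpha$ is the generic fiber of a bilinear space on $U$, so its residues at all points of $U$ vanish. At $\infty_\pm$ we have $F_\lambda\otimes_FK((\pi))=K_\lambda((\pi))$, and $x-\vartheta=\pi^{-1}(1-\vartheta\pi)$ is $\pi$ times a square in this field. Hence over $K((\pi))$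
\[
r_\alpha=\langle\pi\rangle\otimes\operatorname{Tr}_{K_\lambda/K}\langle\alpha\rangle ,
\]
and the residue of $r_\alpha$ is a three-dimensional form over $K$, the nonzero element of $W(K)=\mathbb Z/2$. So $r_\alpha$ itself does not extend to $X$; but the residue does not depend on $\alpha$, and the residue of $q_\alpha=r_\alpha+r_1$ is $0$. By (K), $q_\alpha\in W(X)$.

\subsection{Infinitely many classes}
Let $\Omega=\bigcup_n\kappa(x)((t^{1/2^n}))\supset K$ with its $t$-adic valuation. The residue field of $K$ is $\kappa$, so Lemma~\ref{lem:transc} gives $K(x)\subset\Omega$. In $\Omega$ we have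
\[
f=(hc)^2\,(1-t/h^2)\,(1-t/c^2),
\]
and the last two factors are $1$-units of $\kappa(x)[[t]]$. So $f$ is a square in $\Omega$, and the field $F$ embeds in $\Omega$ over $K(x)$. In $F_\lambda\otimes_F\Omega=\lambda\otimes_\kappa\Omega=\bigcup_n\lambda(x)((t^{1/2^n}))$ we have
\[
x-\vartheta=(x-\theta)\Bigl(1-\frac{\vartheta-\theta}{x-\theta}\Bigr),
\]
and the second factor is a $1$-unit of $\lambda(x)[[\tau]]$, hence a square: the move from $\theta$ to $\vartheta$ is invisible in $\Omega$. By base change, $r_\alpha$ and $p_\alpha$ have the same image in $W(\Omega)$, so $q_\alpha$ and $p_\alpha+p_1$ have the same image. The map $W(\kappa(x))\to W(\Omega)$ is injective, because a form that becomes metabolic over $\Omega$ does so over some $\kappa(x)((t^{1/2^n}))$, where (S) applies. Thus $q_\alpha=q_\beta$ implies $p_\alpha=p_\beta$, and by Lemma~\ref{lem:distinct} the $q_\alpha$ take infinitely many values. By Lemma~\ref{lem:noeth} the ring $W(X)\subset W(F)$ is not Noetherian, while $W(K)=\mathbb Z/2$. This completes the proof of Theorem~\ref{thm:genus}.\hfill$\square$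

\section{A criterion for finite generation}\label{sec:criterion}

We prove Theorem~\ref{thm:criterion}. After reducing to the case that $\Gamma$ is a $2$-group, we filter $W(X)$ by the powers of $I(F)$ and embed the quotients in finite cohomology groups $H_n$. This alone does not give finite generation: the filtration of $\mathbb Z[1/3]$ by the subgroups $2^n\mathbb Z[1/3]$ has finite quotients and intersection $0$. The additional input is that the groups $H_n$ stabilize under cup product with $(-1)$, which corresponds to multiplication by $2$ in the Witt ring. This bounds the torsion and also the number of independent signatures.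

\subsection{Facts used}
For a field $E$ with absolute Galois group $G_E$ let $H^n(E)=H^n(G_E,\mathbb Z/2)$, and for a scheme $Y$ let $H^n(Y)=H^n_{\mathrm{et}}(Y,\mathbb Z/2)$. Since $\mu_2=\mathbb Z/2$, the Kummer sequence attaches to a global unit $u$ on $Y$ a class $(u)\in H^1(Y)$, compatibly with pullback, and $a\mapsto(a)$ is an isomorphism $E^*/E^{*2}\cong H^1(E)$.

\begin{itemize}
\item[(M1)] (Voevodsky \cite{Voevodsky}) $K_n^M(E)/2\cong H^n(E)$, the symbol $\{a_1,\dots,a_n\}$ corresponding to $(a_1)\cup\dots\cup(a_n)$. The ring $K^M_*(E)/2$ is commutative, generated by $E^*/E^{*2}$ in degree one, and $\{a,a\}=\{a,-1\}$.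
\item[(M2)] (Orlov--Vishik--Voevodsky \cite{OVV}) There are natural isomorphisms $e_n\colon I^n(E)/I^{n+1}(E)\cong H^n(E)$ sending the Pfister form $\bigotimes_{i=1}^n\langle1,-a_i\rangle$ to $(a_1)\cup\dots\cup(a_n)$. The Pfister forms generate $I^n(E)$ additively and $2=\langle1,-(-1)\rangle$, so $e_{n+1}(2q)=(-1)\cup e_n(q)$ for $q\in I^n(E)$.
\item[(AP)] (Arason--Pfister) $\bigcap_nI^n(E)=0$.
\item[(P)] (Pfister) Each ordering $\mu$ of $E$, with real closure $E_\mu$, defines the signature $\operatorname{sgn}_\mu\colon W(E)\to W(E_\mu)=\mathbb Z$. An element of $W(E)$ is torsion if and only if all its signatures vanish (an empty condition if $E$ has no ordering), and then it is killed by a power of $2$.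
\item[(Sp)] (Springer) $W(E)\to W(E_1)$ is injective for $E_1/E$ finite of odd degree.
\end{itemize}

From \'etale cohomology we use four standard facts.

\begin{itemize}
\item[(E1)] For a proper irreducible curve $Y$ over a separably closed field the groups $H^q(Y)$ are finite, zero for $q>2$, and one-dimensional for $q=0,2$.
\item[(E2)] For $Y$ over a field $E$ there is the Hochschild--Serre spectral sequence $H^p(G_E,H^q(Y_{E_s}))\Rightarrow H^{p+q}(Y)$.
\item[(E3)] For an \'etale double cover $\rho\colon Y'\to Y$ the sequence $0\to\mathbb Z/2\to\rho_*\mathbb Z/2\to\mathbb Z/2\to0$ gives a long exact sequence $\cdots\to H^n(Y)\to H^n(Y')\to H^n(Y)\to H^{n+1}(Y)\to\cdots$ whose connecting map is cup product with the class of the cover in $H^1(Y)$.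
\item[(E4)] $H^n(F)=\varinjlim H^n(U)$ over the dense open $U\subset X$. For $Z=X\setminus U$ the sequence $H^n(X)\to H^n(U)\to H^{n+1}_Z(X)$ is exact and functorial, and by excision $H^{n+1}_Z(X)=\bigoplus_{P\in Z}H^{n+1}_P(\operatorname{Spec}\mathcal O^h_{X,P})$, where $\mathcal O^h_{X,P}$ is the henselization.
\end{itemize}

\subsection{Reduction to a $2$-group}
Since $K$ is algebraically closed in $F$, the ring $F\otimes_KK_s$ is a field, so $X_{K_s}$ is irreducible and $F_L=F\otimes_KL$ is a field of odd degree over $F$. The scheme $X_L$ is complete, integral, and regular because it is \'etale over $X$. The algebraic closure of $L$ in $F_L$ is $H^0(X_L,\mathcal O)=K\otimes_KL=L$, so $X_L$ is a curve over $L$. The composite $W(X)\to W(F)\to W(F_L)$ is injective by (K) and (Sp) and factors through $W(X_L)$, so $W(X)$ is a subgroup of $W(X_L)$. A subgroup of a finitely generated abelian group is finitely generated. Moreover $(X_L)_{K_s}=X_{K_s}$, and the image of $G_L$ is the chosen Sylow subgroup. We may therefore replace $K$ by $L$ and \emph{assume from now on that $K^*/K^{*2}$ is finite and $\Gamma$ is a $2$-group.}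

\subsection{Cohomology of $X$}
The hypothesis on $\Gamma$ enters only through the next lemma, which reduces twisted coefficients to constant ones.

\begin{lemma}\label{lem:module}
Let $E$ be a field with $d=\dim_{\mathbb F_2}E^*/E^{*2}<\infty$, and let $M$ be a finite $\mathbb F_2[G_E]$-module on which $G_E$ acts through a finite $2$-group. Then $H^p(G_E,M)$ is finite for all $p$. If $-1\in E^{*2}$, it vanishes for $p>d$.
\end{lemma}

\begin{proof}
For $M=\mathbb Z/2$, by (M1) the group $H^p(E)$ is spanned by the products of $p$ elements of a basis of $E^*/E^{*2}$, so it is finite. If $p>d$, each product has a repeated factor, and $\{a,a\}=\{a,-1\}=0$ when $-1$ is a square. In general, if $M\ne0$, the orbits have $2$-power order, $|M|$ is even and $0$ is fixed, so there is a nonzero fixed vector. It gives an exact sequence $0\to\mathbb Z/2\to M\to M''\to0$, and we conclude by induction on $|M|$ with the long exact sequence.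
\end{proof}

Let $H_n$ be the image of $H^n(X)\to H^n(F)$.

\begin{proposition}\label{prop:Hn}
Each $H_n$ is finite, and there is $n_0$ such that $(-1)\cup{}\colon H_n\to H_{n+1}$ is an isomorphism for all $n\ge n_0$.
\end{proposition}

\begin{proof}
By (E1) the modules $H^q(X_{K_s})$ are finite and vanish for $q>2$. The action of $G_K$ is trivial for $q=0,2$, as $\mathbb F_2$ has no nontrivial automorphism, and goes through $\Gamma$ for $q=1$. By Lemma~\ref{lem:module} and (E2), $H^n(X)$ is finite for all $n$.

Let $K'=K(\sqrt{-1})$. If $K'\neq K$, then (E3) for $\operatorname{Spec}K'\to\operatorname{Spec}K$ gives an exact sequence $H^1(K)\to H^1(K')\to H^1(K)$, so in any case $d=\dim K'^*/K'^{*2}$ is finite. The group $G_{K'}$ acts on $H^q(X_{K_s})$ through a subgroup of a $2$-group, so Lemma~\ref{lem:module} and (E2) give $H^n(X_{K'})=0$ for $n>d+2$. We claim that $(-1)\cup{}\colon H^n(X)\to H^{n+1}(X)$ is surjective for $n\ge d+2$. If $K'=K$, the target is zero. Otherwise $X_{K'}\to X$ is the \'etale double cover with class $(-1)$, and by (E3) the cokernel embeds in $H^{n+1}(X_{K'})=0$.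

Consequently $(-1)\cup{}\colon H_n\to H_{n+1}$ is surjective for $n\ge d+2$. The orders $|H_n|$ are finite and nonincreasing from there on, hence eventually constant, and a surjection between finite sets of the same order is a bijection.
\end{proof}

\subsection{The filtration of $W(X)$}
Regard $W(X)$ as a subring of $W(F)$ by (K), and put $I_n=W(X)\cap I^n(F)$, so $I_0=W(X)$. The invariant $e_n$ embeds $I_n/I_{n+1}$ in $H^n(F)$, which is a large group. We have to show that the image lies in $H_n$. The difficulty is that an element of $I_n$ extends to $X$ and is a sum of $n$-fold Pfister forms over $F$, but the Pfister forms themselves need not extend. Locally, (S) repairs this.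

\begin{lemma}\label{lem:In}
Let $A$, $C$, $\pi$, $\ell$ be as in \textup{(S)} and $n\ge1$. Then $I^n(C)=I^n(\ell)+\langle1,-\pi\rangle I^{n-1}(\ell)$, and $W(\ell)\cap I^n(C)=I^n(\ell)$.
\end{lemma}

\begin{proof}
Write $\varpi=\langle1,-\pi\rangle$, $I=I(\ell)$, $W=W(\ell)$. The inclusion $\supset$ holds because $\varpi\in I(C)$. The group $I(C)$ is generated by the forms $\langle1,-u\rangle$ and $\langle1,-u\pi\rangle=\langle1,-u\rangle+\langle u\rangle\varpi$ with $u$ a unit, so $I(C)=I+\varpi W$. Since $\varpi^2=\langle1,-\pi,-\pi,1\rangle=2\varpi$ and $2\in I$, we get
\[
(I^n+\varpi I^{n-1})(I+\varpi W)\subset I^{n+1}+\varpi I^n+2\varpi I^{n-1}\subset I^{n+1}+\varpi I^n ,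
\]
and the first assertion follows by induction. If $p\in W$ equals $a+\varpi b=(a+b)-\langle\pi\rangle b$ with $a\in I^n$, $b\in I^{n-1}$, then $b=0$ by (S), so $p=a\in I^n$.
\end{proof}

\begin{proposition}\label{prop:en}
For all $n\ge0$ we have $e_n(I_n)\subset H_n$. Hence $W(X)/I_n$ is finite for every $n$.
\end{proposition}

\begin{proof}
For $n=0$ we have $H_0=H^0(F)=\mathbb Z/2$. Let $n\ge1$ and $q\in I_n$. Let $P$ be a closed point, $A=\mathcal O^h_{X,P}$, $C$ its fraction field and $\ell=K(P)$. Since $q$ comes from a bilinear space on $X$, the form $q_C$ has a diagonalization with entries in $A^*$, so it lies in $W(\ell)\cap I^n(C)=I^n(\ell)$. Thus $q_C$ is a sum of Pfister forms $\pm\bigotimes_i\langle1,-u_i\rangle$ with $u_i\in A^*$. By (M2), $e_n(q)_C$ is a sum of products $(u_1)\cup\dots\cup(u_n)$, and these lie in the image of $H^n(\operatorname{Spec}A)\to H^n(C)$.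

By (E4), $e_n(q)$ is the image of some $\xi\in H^n(U)$ with $U\subset X$ open and dense, and $\xi$ lifts to $H^n(X)$ if its image in $\bigoplus_{P\notin U}H^{n+1}_P(\operatorname{Spec}\mathcal O^h_{X,P})$ is zero. The preimage of $U$ in $\operatorname{Spec}A$ is $\operatorname{Spec}C$, so by functoriality the $P$-component of this image is the image of $\xi_C=e_n(q)_C$ under the second map of the exact sequence
\[
H^n(\operatorname{Spec}A)\to H^n(C)\to H^{n+1}_P(\operatorname{Spec}A).
\]
It vanishes by the first paragraph. So $e_n(q)\in H_n$, and $I_n/I_{n+1}$ embeds in the finite group $H_n$.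
\end{proof}

\subsection{Torsion}
Let $n\ge n_0$ and let $q\in I_n$ be torsion, so $2^jq=0$ for some $j$ by (P). Then $(-1)^j\cup e_n(q)=e_{n+j}(2^jq)=0$, where $(-1)^j$ denotes the $j$-fold cup product. Since $e_n(q)\in H_n$, Proposition~\ref{prop:Hn} gives $e_n(q)=0$, that is, $q\in I_{n+1}$. Iterating, $q\in\bigcap_mI^m(F)=0$ by (AP). So $I_{n_0}$ is torsion free, and the torsion subgroup $W(X)_{\mathrm{tors}}$ embeds in the finite group $W(X)/I_{n_0}$.

\subsection{Signatures}
By (P) the signatures embed $W(X)/W(X)_{\mathrm{tors}}$ in the group of $\mathbb Z$-valued functions on the set of orderings of $F$. If this set is empty, $W(X)$ is finite and we are done. In general it is infinite, and we show that the elements of $W(X)$ distinguish only finitely many classes of orderings.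

For a real closed field $R$ we have $W(R)=\mathbb Z$, $I^n(R)=2^n\mathbb Z$, and by (M2) $H^n(R)=\mathbb Z/2$ with generator $(-1)^n=e_n(2^n)$; cup product with $(-1)$ is an isomorphism $H^n(R)\to H^{n+1}(R)$. For $\eta\in H_{n_0}$ and an ordering $\mu$ let $\eta(\mu)\in H^{n_0}(F_\mu)=\mathbb Z/2$ be the restriction. Call $\mu$ and $\nu$ \emph{equivalent} if $\eta(\mu)=\eta(\nu)$ for all $\eta\in H_{n_0}$. Since $H_{n_0}$ is finite, there are finitely many equivalence classes.

\begin{proposition}\label{prop:sgn}
If $\mu$ and $\nu$ are equivalent, then $\operatorname{sgn}_\mu r=\operatorname{sgn}_\nu r$ for every $r\in W(X)$.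
\end{proposition}

\begin{proof}
Suppose $\operatorname{sgn}_\mu r\ne\operatorname{sgn}_\nu r=:v$. The invariant $e_n$ only sees a signature divided by $2^n$, modulo $2$. So we build from $r$ an element $w\in I_n$ whose signature is $0$ at $\mu$ and an odd multiple of $2^n$ at $\nu$.

Write $r=\langle a_1,\dots,a_m\rangle$ over $F$. The set $V$ of values of $\operatorname{sgn}r$ is contained in $[-m,m]$, hence finite. Let $S$ be the set of orderings at which $\operatorname{sgn}r=v$, with indicator function $1_S$; then $\nu\in S$ and $\mu\notin S$. The element
\[
\epsilon=\prod_{i\in V,\ i\ne v}(r-i)\in W(X)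
\]
has signature $c\cdot1_S$, where $c=\prod_{i\neq v}(v-i)=2^Nu$ with $u$ odd. It lies in $W(X)$, but we do not know how deep it lies in the filtration.

On the other hand, $\operatorname{sgn}r$ depends only on the signs of the $a_i$, so $S$ is a disjoint union of sets $\{\varepsilon_1a_1>0,\dots,\varepsilon_ma_m>0\}$ with $\varepsilon_i=\pm1$. The form $\bigotimes_i\langle1,\varepsilon_ia_i\rangle\in I^m(F)$ has signature $2^m$ on this set and $0$ outside it. Adding these forms and multiplying by $2^{M-m}$, where $M=\max(m,n_0)$, we obtain $p\in I^M(F)$ with $\operatorname{sgn}p=2^M1_S$. This element lies deep in the filtration but need not lie in $W(X)$.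

The element $2^M\epsilon-cp$ has all signatures zero, so by (P) it is killed by some $2^j$. Put $n=j+N+M\ge n_0$. Then
\[
w:=2^{j+M}\epsilon=2^{j+N}u\,p\in W(X)\cap I^n(F)=I_n,\qquad\operatorname{sgn}w=2^nu\,1_S .
\]
By Propositions~\ref{prop:en} and~\ref{prop:Hn}, $e_n(w)=(-1)^{n-n_0}\cup\eta$ for some $\eta\in H_{n_0}$. Restricting to the real closure at an ordering $\sigma$ gives $\eta(\sigma)=\operatorname{sgn}_\sigma(w)/2^n=1_S(\sigma)$ in $\mathbb Z/2$, because $u$ is odd. Hence $\eta(\nu)=1$ and $\eta(\mu)=0$, contradicting the equivalence of $\mu$ and $\nu$.
\end{proof}

\begin{proof}[End of the proof of Theorem~\ref{thm:criterion}]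
By Proposition~\ref{prop:sgn}, $W(X)/W(X)_{\mathrm{tors}}$ embeds in the group of $\mathbb Z$-valued functions on a finite set, so it is finitely generated, and $W(X)_{\mathrm{tors}}$ is finite. Hence $W(X)$ is a finitely generated abelian group. For the last sentence of the theorem: if $\Gamma$ is a $2$-group, then $L=K$, and $K^*/K^{*2}$ is finite when $W(K)$ is finitely generated, by Lemma~\ref{lem:fg}; if all odd-degree separable extensions of $K$ have finitely many square classes, then so does $L$.
\end{proof}

\begin{remark}\label{rem:sharp}
The hypothesis on $L$ cannot be weakened to the same hypothesis on $K$. For the curve of Theorem~\ref{thm:elliptic} the Kummer sequence identifies $M=H^1(X_{K_s})$ with $\operatorname{Pic}(X_{K_s})[2]$, whose three nonzero elements are the classes of $T_i-O$ with $T_i=(\theta_i,0)$. The Galois group permutes them through $\operatorname{Gal}(\lambda((t))/K)$, so $\Gamma$ has order $3$ and $L=\lambda((t))$. Here $L^*/L^{*2}$ contains the infinite group $\lambda^*/\lambda^{*2}$, although $K^*/K^{*2}=\{1,t\}$. One also sees where the proof breaks. The permutation module on $T_0,T_1,T_2$ maps onto $M$ with kernel $\mathbb Z/2$,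 so Shapiro's lemma gives an exact sequence $H^1(K)\to H^1(L)\to H^1(G_K,M)$, and $H^1(G_K,M)$ is infinite: the conclusion of Lemma~\ref{lem:module} fails. On the other hand the hypothesis on $L$ is not necessary: for the curve $E$ over $\kappa$ of Remark~\ref{rem:untwisted} the same computation gives $L=\lambda$, and $W(E)$ is finite.
\end{remark}

\begin{thebibliography}{9}

\bibitem{Knebusch}
Knebusch, \emph{Symmetric bilinear forms over algebraic varieties}, 1977.

\bibitem{OVV}
Orlov, Vishik and Voevodsky, Ann.\ of Math.\ \textbf{165} (2007).

\bibitem{Voevodsky}
Voevodsky, Publ.\ IH\'ES \textbf{98} (2003).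

\end{thebibliography}
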